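\title{A right principal ideal domain with semisimple $D/R$ that is not left principal}

\begin{abstract}
Let $R$ be a domain in which every right ideal is principal, and let $D$ be its skew field of right fractions. We show that $D/R$ can be a semisimple right $R$-module while some left ideal of $R$ is not principal. The example, which exists over every commutative ground field, is a skew polynomial ring $U[x;\sigma,\delta]$. Here $U$ is the universal field of fractions of a free algebra, $\sigma$ is a non-surjective endomorphism of $U$, and $\delta$ is chosen so that every linear system $\delta(P)=-A\sigma(P)$ has an invertible solution $P$. We also show that every ring satisfying the hypotheses is a simple right PCI-domain, and that it is left principal exactly when it is left Ore.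
\end{abstract}

\section{The question and the results}

Rings have an identity and need not be commutative. A \emph{domain} is a nonzero ring without zero divisors. A \emph{pri-domain} (respectively \emph{pli-domain}) is a domain in which every right (respectively left) ideal is principal. A domain $R$ is \emph{right Ore} if $uR\cap vR\neq0$ for all nonzero $u,v\in R$, and \emph{left Ore} if $Ru\cap Rv\ne0$ for all nonzero $u,v\in R$. A right Ore domain has a \emph{right quotient field}: a skew field $D\supseteq R$ in which every element has the form $ra^{-1}$ with $r,a\in R$, $a\neq0$. Every pri-domain is right Ore (see Lemma~\ref{lem:ore}), so it has a right quotient field $D$, and $D/R$ is a right $R$-module. A module is \emph{semisimple} if it is a direct sum of simple modules.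

The module $D/R$ collects the cyclic modules $R/aR$ with $a\neq 0$, and it is semisimple exactly when all of them are (Lemma~\ref{lem:DR}). If $R$ is a skew field, then $D/R=0$. If $R=\mathbb Z$, then $\mathbb Q/\mathbb Z$ contains $\mathbb Z/4\mathbb Z$, which is not semisimple. No commutative principal ideal domain other than a field does better, since for a nonzero nonunit $a$ the ring $R/a^2R$ has the nonzero nilpotent ideal $aR/a^2R$. Noncommutative examples are known to exist: certain simple domains that are both pri- and pli-domains have $D/R$ semisimple. The existence of an example that is principal on the right only has been posed as an open problem.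

\medskip
\noindent\textbf{Question.} \emph{Is there a pri-domain $R$, with right quotient field $D$, such that $D/R$ is a semisimple right $R$-module and $R$ is not a pli-domain?}
\medskip

One might guess that the answer is no. In a pri-domain the submodules of $R/aR$ are the modules $bR/aR$, one for each factorization $a=bc$ up to a unit in the middle. So the hypothesis on $D/R$ is a statement about factorizations, and a factorization has no preferred side: $a=bc$ describes the left ideal $Rc\supseteq Ra$ as well as the right ideal $bR\supseteq aR$. The answer is nevertheless yes.

\begin{theorem}\label{thm:A}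
Let $k$ be any commutative field. There is a $k$-algebra $R$ such that:
\begin{enumerate}
\item[(1)] $R$ is a pri-domain;
\item[(2)] every $R/aR$ with $0\neq a\in R$ is a finite direct sum of copies of one simple module $S$; hence $D/R$ is a direct sum of copies of $S$, and in particular a semisimple right $R$-module;
\item[(3)] $R$ is not left Ore. Explicitly, there are nonzero $u,v\in R$ with $Ru\cap Rv=0$, and the left ideal $Ru+Rv$ is not principal. So $R$ is not a pli-domain.
\end{enumerate}
\end{theorem}

The second theorem shows how much of the guess survives: the symmetry holds as soon as $R$ is left Ore, and this condition is the only obstruction. A domain $R$ is a \emph{right PCI-domain} if every cyclic right $R$-module not isomorphic to $R$ is injective.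

\begin{theorem}\label{thm:B}
Let $R$ be a pri-domain with right quotient field $D$, and suppose that $D/R$ is a semisimple right $R$-module.
\begin{enumerate}
\item[(1)] Every $R/aR$ with $a\ne0$ is semisimple of finite length and injective. So $R$ is a right PCI-domain, and every simple right module of the form $R/aR$, $a\neq0$, is injective. Moreover $R$ is a simple ring.
\item[(2)] The following are equivalent: \textup{(a)} $R$ is a pli-domain; \textup{(b)} $R$ is left Noetherian; \textup{(c)} $R$ is left Ore; \textup{(d)} $R$ contains no infinite direct sum of nonzero left ideals. In that case $D/R$ is also semisimple as a left $R$-module.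
\end{enumerate}
\end{theorem}

The proof of Theorem~\ref{thm:A} does not use Theorem~\ref{thm:B}, but the latter tells us what an example must look like, so we prove it first (Section~\ref{sec:B}). In Section~\ref{sec:skew} we turn to skew polynomial rings $U[x;\sigma,\delta]$. They are always pri-domains, they fail to be left Ore when $\sigma$ is not surjective, and semisimplicity of $D/R$ follows once certain linear equations in $\sigma$ and $\delta$ can be solved in $U$. These two demands are incompatible when $U$ is commutative. In Section~\ref{sec:free} we show that on a free skew field $\sigma$ and $\delta$ can be prescribed independently, and in Section~\ref{sec:A} a cardinality count solves all the equations at once.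

\section{The Ore condition and the module $D/R$}\label{sec:prelim}

\begin{lemma}\label{lem:ore}
Let $R$ be a domain and let $u,v\in R$ be nonzero with $Ru\cap Rv=0$. Then
\begin{enumerate}
\item[(1)] the left ideal $Ru+Rv$ is not principal;
\item[(2)] the sum $\sum_{i\ge0}Ruv^i$ of nonzero left ideals is direct.
\end{enumerate}
\end{lemma}

\begin{proof}
(1) Suppose $Ru+Rv=Rc$. Write $u=sc$, $v=tc$ and $c=pu+qv$; then $s,t\ne0$. From $u=spu+sqv$ we get $sqv=(1-sp)u\in Ru\cap Rv=0$, so $q=0$. From $v=tpu+tqv$ we get $tpu=(1-tq)v\in Ru\cap Rv=0$, so $p=0$. Then $c=0$ and $u=0$, a contradiction.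

(2) Suppose $\sum_{i=0}^nr_iuv^i=0$. Then $r_0u=-\bigl(\sum_{i=1}^{n}r_iuv^{i-1}\bigr)v\in Ru\cap Rv=0$, so $r_0=0$. Canceling $v$ on the right leaves $\sum_{i=1}^nr_iuv^{i-1}=0$, and induction on $n$ gives $r_i=0$ for all $i$.
\end{proof}

Part (1), read with left and right interchanged, shows that every pri-domain is right Ore.

We use the following textbook facts. A module is semisimple if and only if it is a sum of simple submodules, if and only if every submodule is a direct summand. Submodules and quotients of semisimple modules are semisimple, and a finitely generated semisimple module has finite length. If $S$ is simple, a module that is a sum of submodules isomorphic to $S$ is a direct sum of copies of $S$; in particular so is every quotient of $S^n$.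

\begin{lemma}\label{lem:DR}
Let $R$ be a right Ore domain with right quotient field $D$.
\begin{enumerate}
\item[(1)] For $0\neq a\in R$, the module $R/aR$ is isomorphic to the submodule $a^{-1}R/R$ of $D/R$.
\item[(2)] Every cyclic submodule of $D/R$ is a quotient of $R/aR$ for some $a\neq0$.
\end{enumerate}
Hence $D/R$ is semisimple if and only if every $R/aR$, $a\ne0$, is semisimple; and if every such $R/aR$ is a finite direct sum of copies of a simple module $S$, then $D/R$ is a direct sum of copies of $S$.
\end{lemma}

\begin{proof}
(1) We have $R=a^{-1}aR\subseteq a^{-1}R$, and the map $R\to D/R$, $r\mapsto a^{-1}r+R$, has image $a^{-1}R/R$ and kernel $aR$.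

(2) Let $d=sa^{-1}\in D$. Then $da\in R$, so the map $R\to (d+R)R$, $r\mapsto dr+R$, vanishes on $aR$ and induces a surjection from $R/aR$.

The last statements follow from (1), (2) and the facts above, because $D/R$ is the sum of its cyclic submodules.
\end{proof}

\section{What semisimplicity of $D/R$ forces}\label{sec:B}

In this section $R$ is a pri-domain with right quotient field $D$, and we prove Theorem~\ref{thm:B}. In a domain, $aR=R$ holds only for units: if $ar=1$, then $a(ra-1)=0$, so $ra=1$. The same holds for $Ra=R$.

\subsection*{Injectivity and simplicity}
Call a right $R$-module $M$ \emph{divisible} if $Ma=M$ for all $a\neq0$. Baer's criterion says that $M$ is injective if and only if every homomorphism from a right ideal of $R$ to $M$ extends to $R$. A nonzero right ideal $aR$ is free on $a$, so a homomorphism $aR\to M$ may send $a$ to any $m\in M$, and it extends to $R$ if and only if $m=m'a$ for some $m'\in M$. Thus, over a pri-domain, injective means divisible.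

\begin{proof}[Proof of Theorem~\ref{thm:B}(1)]
Let $a\neq0$. By Lemma~\ref{lem:DR}(1), $R/aR$ is isomorphic to a submodule of the semisimple module $D/R$. So it is semisimple, and of finite length because it is cyclic. It is also isomorphic to a direct summand, hence to a quotient, of $D/R$. Now $D$ is divisible, and quotients of divisible modules are divisible. So $R/aR$ is divisible, hence injective. A cyclic right module has the form $R/aR$, and if it is not isomorphic to $R$ then $a\ne0$; so $R$ is a right PCI-domain.

Let $I\neq0$ be a two-sided ideal and write $I=aR$. Since $Ra\subseteq I$, we have $(R/I)a=0$. Since $R/I=R/aR$ is divisible, $(R/I)a=R/I$. Hence $I=R$.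
\end{proof}

\subsection*{From left Ore to left principal}
The implication (c)$\Rightarrow$(a) needs information about left ideals, while the hypotheses concern right modules. Two devices carry information from one side to the other. The first is that a homomorphism of right modules $R^2\to R$ is left multiplication by a row, which produces left linear combinations.

\begin{lemma}\label{lem:bezout}
If the pri-domain $R$ is left Ore, then $Ra+Rb$ is principal for all $a,b\in R$.
\end{lemma}

\begin{proof}
We may assume $a,b\neq0$. By the left Ore condition there are $u,v$ with $ua=vb\neq0$. Regard $R^2$ as the right module of columns, and let $K$ be the kernel of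
\[
\lambda\colon R^2\to R,\qquad \binom rs\mapsto ur-vs .
\]
Then $\binom ab\in K$. The projection $K\to R$, $\binom rs\mapsto r$, is injective, because $r=0$ gives $vs=0$ and $v\ne0$. Its image is a nonzero right ideal $a'R$. Let $\binom{a'}{b'}\in K$ be the preimage of $a'$. Then $t\mapsto\binom{a'}{b'}t$ is an isomorphism $R\to K$, and $\binom ab=\binom{a'}{b'}d$ for some $d$; that is, $a=a'd$ and $b=b'd$. Thus $Ra+Rb\subseteq Rd$.

The image of $\lambda$ is a nonzero principal right ideal, so it is free of rank one and $\lambda$ splits over its image. Hence $K$ is a direct summand of $R^2$. Projecting onto $K\cong R$ gives a homomorphism $R^2\to R$ that sends $\binom{a'}{b'}$ to $1$. It has the form $\binom rs\mapsto pr+qs$, so $pa'+qb'=1$. Multiplying by $d$ on the right gives $d=pa+qb$, and $Ra+Rb=Rd$.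
\end{proof}

The second device is the length of $R/aR$. It is defined by a right module, but it is additive on products and can therefore measure principal left ideals as well.

\begin{proof}[Proof of Theorem~\ref{thm:B}(2)]
(a)$\Rightarrow$(b): all left ideals are finitely generated. (b)$\Rightarrow$(d): the partial sums of an infinite direct sum of nonzero left ideals form a strictly ascending chain. (d)$\Rightarrow$(c): this is Lemma~\ref{lem:ore}(2).

(c)$\Rightarrow$(a): For $a\neq0$ let $\ell(a)$ be the length of $R/aR$, which is finite by part (1). For $a,b\ne0$ we have $R\supseteq aR\supseteq abR$, and left multiplication by $a$ induces $R/bR\cong aR/abR$; hence $\ell(ab)=\ell(a)+\ell(b)$. Also $\ell(a)=0$ if and only if $aR=R$, that is, $a$ is a unit. Let $I\neq0$ be a left ideal and choose $0\neq a\in I$ with $\ell(a)$ minimal. Given $b\in I$, Lemma~\ref{lem:bezout} yields $Ra+Rb=Rc$ with $c\in I$. Write $a=sc$. Then $\ell(a)=\ell(s)+\ell(c)$ and $\ell(c)\ge\ell(a)$, so $\ell(s)=0$ and $s$ is a unit. Therefore $b\in Rc=Ra$, and $I=Ra$.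

Now assume that the equivalent conditions hold, and fix $a\neq0$. We make precise the symmetry of factorizations. A right ideal containing $a$ has the form $bR$ with $a=bc$ for a unique $c$; send it to the left ideal $Rc\ni a$. This is well defined: if $bR=b'R$, then $b'=b\epsilon$ and $b=b'\epsilon'$ with $\epsilon\epsilon'=1$, so $\epsilon$ is a unit, and $c$ is replaced by $\epsilon^{-1}c$. It reverses inclusions: if $b=b_1s$ and $a=bc=b_1c_1$, then $c_1=sc$, so $Rc_1\subseteq Rc$. Because $R$ is a pli-domain, every left ideal containing $a$ has the form $Rc$ with $a=bc$, and the same two arguments with the sides interchanged show that $Rc\mapsto bR$ is well defined and reverses inclusions. The two maps are inverse to each other. So the lattice of submodules of the left module $R/Ra$ is anti-isomorphic to that of the right module $R/aR$. An anti-isomorphism of lattices exchanges sums with intersections and the zero submodule with the whole module, so it takes complements to complements. Every submodule of $R/aR$ has a complement; hence so does every submodule of $R/Ra$, and $R/Ra$ is semisimple.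

Finally let $e=rb^{-1}\in D$ be nonzero. By the left Ore condition there are $a,s$ with $ar=sb\neq0$, and then $ae=s\in R$. So the cyclic left module $R(e+R)$ is a quotient of $R/Ra$. Thus the left module $D/R$ is a sum of semisimple submodules, hence semisimple.
\end{proof}

In the equivalence of (a)--(d), the hypothesis on $D/R$ entered only through the finiteness of $\ell$.

\section{Skew polynomial rings and linear equations}\label{sec:skew}

By Theorem~\ref{thm:B} we must find a simple pri-domain that is not left Ore. Skew polynomial rings offer a right division algorithm with no left counterpart, so we look there.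

Let $U$ be a skew field and $\sigma$ a ring endomorphism of $U$; it is injective, since its kernel is a proper ideal of $U$. A \emph{$\sigma$-derivation} is an additive map $\delta\colon U\to U$ with
\begin{equation}\label{eq:leibniz}
\delta(ab)=\delta(a)\sigma(b)+a\,\delta(b)\qquad(a,b\in U).
\end{equation}
Taking $a=b=1$ gives $\delta(1)=0$. Rule \eqref{eq:leibniz} is what the identity $(ab)x=a(bx)$ requires of a commutation rule $ax=x\sigma(a)+\delta(a)$.

\begin{proposition}\label{prop:skew}
There is a ring $R=U[x;\sigma,\delta]\supseteq U$ with an element $x$ such that
\[
R=\bigoplus_{i\ge0}x^iU,\qquad ax=x\sigma(a)+\delta(a)\quad(a\in U).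
\]
It has the following properties.
\begin{enumerate}
\item[(1)] $(x^nb+\cdots)(x^mc+\cdots)=x^{n+m}\sigma^m(b)c+\cdots$, where the dots denote terms of lower degree. So degrees add and $R$ is a domain.
\item[(2)] $R$ is a pri-domain, and if $g\ne0$, then $R/gR$ is a right $U$-space of dimension $\deg g$.
\item[(3)] If $y\in U\setminus\sigma(U)$, then $Rx\cap Rxy=0$.
\end{enumerate}
\end{proposition}

\begin{proof}
Let $N=\bigoplus_{i\ge0}x^iU$ be a formal right $U$-space. Define additive operators on $N$, written on the right, by $\rho_a\colon x^ib\mapsto x^iba$ for $a\in U$ and $\rho_x\colon x^ib\mapsto x^{i+1}\sigma(b)+x^i\delta(b)$. Then $\rho_a+\rho_{a'}=\rho_{a+a'}$ and $\rho_a\rho_{a'}=\rho_{aa'}$, and by \eqref{eq:leibniz}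
\[
(x^ib)\rho_a\rho_x=x^{i+1}\sigma(b)\sigma(a)+x^i\delta(b)\sigma(a)+x^ib\,\delta(a)=(x^ib)\bigl(\rho_x\rho_{\sigma(a)}+\rho_{\delta(a)}\bigr).
\]
Hence the additive group of finite sums $\sum_i\rho_x^i\rho_{a_i}$ contains the identity and is closed under right multiplication by $\rho_x$ and by each $\rho_a$. It is therefore the ring $R$ generated by these operators. Since $\delta(1)=0$, the operator $\sum_i\rho_x^i\rho_{a_i}$ sends $1\in N$ to $\sum_i x^ia_i$, so the coefficients $a_i$ are unique. We write $x$ and $a$ for $\rho_x$ and $\rho_a$.

(1) From $x^icx=x^{i+1}\sigma(c)+x^i\delta(c)$, induction on $m$ gives $bx^m=x^m\sigma^m(b)+\cdots$, and the formula follows. If $b,c\ne0$, then $\sigma^m(b)c\neq0$.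

(2) Let $g=x^mb+\cdots$ with $b\neq0$ and $f=x^na+\cdots$ with $n\ge m$. By (1), $g\,x^{n-m}\sigma^{n-m}(b)^{-1}a$ has leading term $x^na$, so subtracting it from $f$ lowers the degree. Repeating this, every $f$ can be written $f=gq+r$ with $r=0$ or $\deg r<\deg g$. If $g$ is a nonzero element of least degree in a right ideal $I$ and $f\in I$, then $r=f-gq\in I$ must vanish, so $I=gR$. Division also shows that the classes of $1,x,\dots,x^{m-1}$ span $R/gR$ over $U$; they are independent because nonzero elements of $gR$ have degree at least $m$.

(3) Note that $y\neq0$. Suppose $fx=gxy\neq0$. Then $\deg f=\deg g$, say $f=x^na+\cdots$ and $g=x^nb+\cdots$ with $a,b\neq0$. The coefficients of $x^{n+1}$ give $\sigma(a)=\sigma(b)y$, so $y=\sigma(b^{-1}a)\in\sigma(U)$, a contradiction.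
\end{proof}

\begin{remark}\label{rem:surj}
If $\sigma$ is surjective, then $R$ is a pli-domain. With $f,g$ as in the proof of (2), choose $c$ with $\sigma^m(c)=ab^{-1}$; then $x^{n-m}c\,g$ has leading term $x^na$, and division on the other side works too. So a non-surjective $\sigma$ is indispensable.
\end{remark}

It remains to make the modules $R/gR$ semisimple. Let $S=R/xR$. It has dimension one over $U$, and submodules are $U$-subspaces, so $S$ is simple. Let $V$ be a right $R$-module with $U$-basis $e_1,\dots,e_n$, and let $A=(a_{li})\in M_n(U)$ be given by $e_ix=\sum_le_la_{li}$. For $u_1,\dots,u_n\in U$,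
\begin{equation}\label{eq:action}
\Bigl(\sum_ie_iu_i\Bigr)x=\sum_ie_i\bigl(x\sigma(u_i)+\delta(u_i)\bigr)=\sum_le_l\Bigl(\sum_ia_{li}\sigma(u_i)+\delta(u_l)\Bigr).
\end{equation}
So the vectors annihilated by $x$ correspond to the columns $u$ with $\delta(u)=-A\sigma(u)$, where $\sigma$ and $\delta$ act entrywise. When $\sigma$ is the identity and $\delta=d/dt$, this is a linear system of differential equations $u'=-Au$. The two smallest cases show what must be solved.

\begin{example}\label{ex:one}
Let $V=R/(x-a)R$ with $a\in U$, and let $e$ be the class of $1$. Then $ex=ea$ and $A=(a)$. An isomorphism $S\to V$ sends the class of $1$ to a nonzero vector $eu$ annihilated by $x$, and such a vector defines an isomorphism. So $V\cong S$ if and only if $\delta(u)=-a\sigma(u)$ has a solution $u\neq0$. In $R$ this equation reads $ux=(x-a)\sigma(u)$. If moreover $\sigma(u)=u$, then $x-a=uxu^{-1}$.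
\end{example}

\begin{example}\label{ex:two}
Let $V=R/x^2R$, with $e_1,e_2$ the classes of $1,x$. Then $e_1x=e_2$ and $e_2x=0$, so $A=\begin{pmatrix}0&0\\1&0\end{pmatrix}$. The submodule $xR/x^2R=e_2U$ is isomorphic to $S$. A $U$-subspace complementary to it is spanned by a vector $w=e_1+e_2t$, and \eqref{eq:action} gives $wx=e_2(1+\delta(t))$. If $wU$ is a submodule, then $wx\in wU\cap e_2U=0$. Conversely, if $wx=0$, then $(wb)x=w\delta(b)$ for $b\in U$, so $wU$ is a submodule. Thus $R/x^2R$ is semisimple if and only if $\delta(t)=-1$ has a solution in $U$.
\end{example}

In both examples a basis of vectors annihilated by $x$ splits $V$ into copies of $S$. In general such a basis is an invertible matrix solution.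

\begin{proposition}\label{prop:solve}
Suppose that for every $n\ge1$ and every $A\in M_n(U)$ there is an invertible $P\in M_n(U)$ with
\begin{equation}\label{eq:system}
\delta(P)=-A\,\sigma(P).
\end{equation}
Then every right $R$-module $V$ of finite dimension $n$ over $U$ is isomorphic to $S^n$. In particular $R/gR\cong S^{\deg g}$ for $g\neq0$.
\end{proposition}

\begin{proof}
We may assume $n\ge1$. Take $e_i$ and $A$ as above, let $P=(p_{ij})$ be an invertible solution of \eqref{eq:system}, and put $e'_j=\sum_ie_ip_{ij}$. Since $P$ is invertible, the $e_i$ are $U$-linear combinations of the $e'_j$, so $e'_1,\dots,e'_n$ is a basis. By \eqref{eq:action}, the coefficient of $e_l$ in $e'_jx$ is the $(l,j)$ entry of $A\sigma(P)+\delta(P)$, so $e'_jx=0$. The homomorphism $R\to V$, $r\mapsto e'_jr$, therefore sends $\sum_ix^ia_i$ to $e'_ja_0$. Its image is $e'_jU$ and its kernel is $xR$, so $e'_jU$ is a submodule isomorphic to $S$, and $V=\bigoplus_je'_jU\cong S^n$. The last statement follows from Proposition~\ref{prop:skew}(2).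
\end{proof}

We need a triple $(U,\sigma,\delta)$ in which $\sigma$ is not surjective and all systems \eqref{eq:system} have invertible solutions. The difficulty is that $\sigma$ can constrain $\delta$ severely.

\begin{remark}\label{rem:comm}
Let $U$ be commutative and $\sigma\neq\mathrm{id}$. Expanding $\delta(ab)=\delta(ba)$ by \eqref{eq:leibniz} gives $\delta(a)(\sigma(b)-b)=\delta(b)(\sigma(a)-a)$. Fix $b$ with $\sigma(b)\neq b$ and put $c=\delta(b)(\sigma(b)-b)^{-1}$. Then $\delta(a)=c(\sigma(a)-a)$ for all $a$, and $x'=x+c$ satisfies $ax'=x\sigma(a)+c\sigma(a)=x'\sigma(a)$. Hence $x'R$ is closed under left multiplication by $U$ and by $x=x'-c$; it is a two-sided ideal, nonzero and proper by degrees. By Theorem~\ref{thm:B}(1), $D/R$ is not semisimple. With Remark~\ref{rem:surj}, this shows that no skew polynomial ring over a commutative field answers the question.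
\end{remark}

The constraint came from the relations $ab=ba$. We therefore take for $U$ a skew field built from generators that satisfy no relations.

\section{Endomorphisms and derivations of a free skew field}\label{sec:free}

Let $k$ be a commutative field, $Z$ a set, and $F=k\langle Z\rangle$ the free associative $k$-algebra on $Z$: any map from $Z$ to a $k$-algebra $T$ extends uniquely to a $k$-algebra homomorphism $F\to T$. On $F$, maps are easy to define. The problem is to embed $F$ in a skew field to which they extend.

An $n\times n$ matrix $M$ over $F$ is \emph{full} if it is not a product $BC$ with $B$ of size $n\times r$, $C$ of size $r\times n$ and $r<n$. For example, a $1\times1$ matrix is full if and only if it is nonzero, and $\begin{pmatrix}a&a\\b&b\end{pmatrix}=\binom ab\,(1\ \ 1)$ is not full. A matrix that is not full has rank less than $n$ over any skew field to which $F$ maps, so it cannot become invertible there. Full matrices are thus the most one can hope to invert, and for free algebras all of them can be inverted in one skew field. A \emph{fir} is a ring whose left ideals and right ideals are free modules of unique rank; for a \emph{semifir} this is asked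 only of the finitely generated ones. The algebra $F$ is a fir, hence a semifir, and for a semifir the universal localization at the set of all full matrices is a skew field, the \emph{universal field of fractions} \cite[\S4.5]{CohnSF}, \cite[\S7.5]{CohnFIR}. We use this result in the following form.

\begin{theorem}[Cohn]\label{thm:cohn}
There is a ring homomorphism $F\to U$ to a skew field $U$ such that:
\begin{enumerate}
\item[(1)] every full matrix over $F$ becomes invertible over $U$;
\item[(2)] every ring homomorphism $F\to T$ that makes all full matrices invertible over $T$ factors uniquely through $U$;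
\item[(3)] as a ring, $U$ is generated by the image of $F$ and the entries of the inverses of the full matrices.
\end{enumerate}
\end{theorem}

Nonzero elements of $F$ become invertible in $U$, so $F\to U$ is injective and we regard $F$ as a subring of $U$. The uniqueness in (2), applied with $T=U$, will be used in this form:
\begin{equation}\label{eq:unique}
\begin{gathered}
\text{if $\alpha,\beta\colon U\to U$ are ring endomorphisms}\\
\text{and $\alpha|_F=\beta|_F$, then $\alpha=\beta$.}
\end{gathered}
\end{equation}
Indeed, $\alpha|_F$ makes each full $M$ invertible, with inverse $\alpha(M^{-1})$, and both $\alpha$ and $\beta$ extend it. For $0\neq c\in k$, conjugation by $c$ agrees with the identity on $F$, hence on $U$; so $k$ is central in $U$.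

\begin{lemma}\label{lem:extend}
Let $\alpha_0,\pi\colon F\to F$ be ring endomorphisms with $\pi\alpha_0=\mathrm{id}$. Then $\alpha_0$ takes full matrices to full matrices and extends uniquely to a ring endomorphism of $U$.
\end{lemma}

\begin{proof}
A factorization $\alpha_0(M)=BC$ through a smaller size gives $M=\pi(B)\pi(C)$; so if $M$ is full, then $\alpha_0(M)$ is full. Hence the composite of $\alpha_0$ with $F\subseteq U$ makes all full matrices invertible, and Theorem~\ref{thm:cohn}(2) applies.
\end{proof}

From now on $Z=X\sqcup Y$, where $X$ is a set to be chosen later and $Y=\{y_0,y_1,y_2,\dots\}$. The elements of $X$ will serve as solutions of the systems \eqref{eq:system}; the elements of $Y$ serve only to make $\sigma$ non-surjective. Let $\sigma_0\colon F\to F$ be the $k$-algebra map with $\sigma_0(p)=p$ for $p\in X$ and $\sigma_0(y_m)=y_{m+1}$. The $k$-algebra map $\pi$ with $\pi(p)=p$ for $p\in X$, $\pi(y_0)=0$ and $\pi(y_{m+1})=y_m$ satisfies $\pi\sigma_0=\mathrm{id}$. Let $\sigma\colon U\to U$ be the extension of $\sigma_0$ given by Lemma~\ref{lem:extend}.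

The element $y_0$ is not in $\sigma_0(F)$, but elements of $U$ have many expressions, and we must exclude that some rational expression in the other generators equals $y_0$. An endomorphism that moves $y_0$ and fixes $\sigma(U)$ does this.

\begin{lemma}\label{lem:y0}
$y_0\notin\sigma(U)$.
\end{lemma}

\begin{proof}
Let $\tau_0$ be the $k$-algebra endomorphism of $F$ with $y_0\mapsto y_0+1$ that fixes all other elements of $Z$. It is invertible, with inverse given by $y_0\mapsto y_0-1$, so it extends to $\tau\colon U\to U$ by Lemma~\ref{lem:extend}. Since $\sigma_0(Z)=Z\setminus\{y_0\}$, we have $\tau_0\sigma_0=\sigma_0$, and \eqref{eq:unique} gives $\tau\sigma=\sigma$. So $\tau$ fixes every element of $\sigma(U)$, while $\tau(y_0)=y_0+1\neq y_0$.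
\end{proof}

Theorem~\ref{thm:cohn} extends homomorphisms, not derivations. To apply it we encode a $\sigma$-derivation as a homomorphism, using the product
\begin{equation}\label{eq:triangular}
\begin{pmatrix}a&\delta(a)\\0&\sigma(a)\end{pmatrix}\begin{pmatrix}b&\delta(b)\\0&\sigma(b)\end{pmatrix}=\begin{pmatrix}ab&\delta(a)\sigma(b)+a\,\delta(b)\\0&\sigma(ab)\end{pmatrix}.
\end{equation}

\begin{lemma}\label{lem:delta}
For every function $d\colon Z\to U$ there is a $\sigma$-derivation $\delta$ of $U$ with $\delta|_Z=d$ and $\delta(k)=0$.
\end{lemma}

\begin{proof}
Let $T$ be the ring of upper triangular $2\times2$ matrices over $U$. It is a $k$-algebra via scalar matrices, because $k$ is central in $U$. Let $\varphi_0\colon F\to T$ be the $k$-algebra homomorphism with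
\[
\varphi_0(z)=\begin{pmatrix}z&d(z)\\0&\sigma(z)\end{pmatrix}\qquad(z\in Z).
\]
The two diagonal entries of $\varphi_0$ are $k$-algebra homomorphisms $F\to U$, and their values on $Z$ show that they are the inclusion and $\sigma_0$. Identify $M_n(T)$ with the ring of upper triangular $2\times2$ block matrices over $M_n(U)$. Let $M\in M_n(F)$ be full. Then $\sigma_0(M)$ is full by Lemma~\ref{lem:extend}, so both are invertible over $U$. For some $L\in M_n(U)$,
\[
\varphi_0(M)=\begin{pmatrix}M&L\\0&\sigma_0(M)\end{pmatrix},\quad\text{with inverse}\quad\begin{pmatrix}M^{-1}&-M^{-1}L\,\sigma_0(M)^{-1}\\0&\sigma_0(M)^{-1}\end{pmatrix}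
\]
in $M_n(T)$. By Theorem~\ref{thm:cohn}(2), $\varphi_0$ extends to a ring homomorphism $\varphi\colon U\to T$. Its diagonal entries are endomorphisms of $U$ that agree on $F$ with the identity and with $\sigma$, so by \eqref{eq:unique} they are the identity and $\sigma$. Let $\delta(a)$ be the $(1,2)$ entry of $\varphi(a)$. Then $\delta$ is additive, $\delta|_Z=d$, and comparing \eqref{eq:triangular} with $\varphi(ab)$ gives \eqref{eq:leibniz}. For $c\in k$ the matrix $\varphi(c)$ is scalar, so $\delta(c)=0$.
\end{proof}

This is the freedom that Remark~\ref{rem:comm} denies to commutative fields.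

\section{Solving all systems at once}\label{sec:A}

To solve the systems \eqref{eq:system} one could adjoin a solution for each $A$; but this enlarges $U$ and creates new matrices $A$. Lemma~\ref{lem:delta} avoids the iteration. The skew field $U$ and the map $\sigma$ do not depend on $\delta$, so the list of all matrices $A$ is fixed before $\delta$ is chosen. If $X$ is as large as $U$, we can reserve for each $A$ its own matrix of generators and declare it a solution.

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $\kappa=\max(|k|,\aleph_0)$, let $X$ be a set of cardinality $\kappa$, and let $Z$, $F$, $U$, $\sigma$ be as in Section~\ref{sec:free}.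

\emph{Counting.} There are $\kappa$ words in $Z$, and elements of $F$ are finite $k$-linear combinations of words, so $|F|=\kappa$. Hence there are $\kappa$ square matrices over $F$, and by Theorem~\ref{thm:cohn}(3) the ring $U\supseteq F$ is generated by at most $\kappa$ elements. So $|U|=\kappa$. The set of triples $(A,i,j)$ with $n\ge1$, $A\in M_n(U)$ and $1\le i,j\le n$ then has cardinality $\kappa=|X|$. Fix a bijection $(A,i,j)\mapsto p^A_{ij}$ from this set onto $X$, and put $P^A=(p^A_{ij})\in M_n(F)$.

\emph{The derivation.} Define $d\colon Z\to U$ by
\[
d(p^A_{ij})=-\sum_{l=1}^na_{il}\,p^A_{lj}\quad\text{for } A=(a_{il})\in M_n(U),\qquad d(y_m)=0 .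
\]
This is well defined, because each element of $X$ is $p^A_{ij}$ for exactly one triple. Let $\delta$ be the $\sigma$-derivation given by Lemma~\ref{lem:delta}. Then $\delta(P^A)=-AP^A$, and $\sigma(P^A)=P^A$ because $\sigma$ fixes $X$. So $P^A$ solves \eqref{eq:system}.

\emph{Invertibility.} The $n^2$ entries of $P^A$ are distinct elements of $Z$, so there is a $k$-algebra map $F\to k$ that sends $P^A$ to the identity matrix $I_n$. It would carry a factorization of $P^A$ through a size $r<n$ to such a factorization of $I_n$ over $k$, which is impossible since $I_n$ has rank $n$. So $P^A$ is full, hence invertible over $U$.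

\emph{The ring.} Let $R=U[x;\sigma,\delta]$. For $c\in k$ we have $\sigma(c)=c$ and $\delta(c)=0$, so $cx=xc$; as $k$ is central in $U$, it is central in $R$, and $R$ is a $k$-algebra. Part (1) is Proposition~\ref{prop:skew}(2). By Proposition~\ref{prop:solve}, $R/aR\cong S^{\deg a}$ for $a\neq0$, where $S=R/xR$, and Lemma~\ref{lem:DR} gives the rest of (2). For (3) take $u=x$ and $v=xy_0$. Then $Ru\cap Rv=0$ by Lemma~\ref{lem:y0} and Proposition~\ref{prop:skew}(3), and $Ru+Rv$ is not principal by Lemma~\ref{lem:ore}(1).
\end{proof}

The entries of $A$ may well involve the generators $p^A_{ij}$ that were assigned to $A$. This causes no circularity, since Lemma~\ref{lem:delta} allows arbitrary values in $U$. The condition $|X|\geq|k|$ is needed for the bijection, because $U\supseteq k$ supplies at least $|k|$ matrices.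

To see the two examples inside this ring: for $a\in U$ and $p=p^{(a)}_{11}$ we have $x-a=pxp^{-1}$, as in Example~\ref{ex:one}. For the matrix $A$ of Example~\ref{ex:two}, write $p=p^A_{11}$ and $q=p^A_{21}$. Then $\delta(p)=0$ and $\delta(q)=-p$. Applying \eqref{eq:leibniz} to $pp^{-1}=1$ gives $\delta(p^{-1})=0$, and so $t=qp^{-1}$ satisfies $\delta(t)=\delta(q)\sigma(p^{-1})=-pp^{-1}=-1$.

\begin{corollary}\label{cor:final}
The ring $R$ of Theorem~\ref{thm:A} is a simple right PCI-domain, and $S$ is its only simple right module up to isomorphism.
\end{corollary}

\begin{proof}
The first statement is Theorem~\ref{thm:B}(1). A simple right module has the form $R/aR$ with $aR$ a maximal right ideal. Here $a\ne0$, because $R$, not being a pli-domain, is not a skew field. So $R/aR$ is a simple module that is a direct sum of copies of $S$, and $R/aR\cong S$.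
\end{proof}

\begin{thebibliography}{9}

\bibitem{CohnSF}
P. M. Cohn, \emph{Skew Fields}, Cambridge University Press, 1995.

\bibitem{CohnFIR}
P. M. Cohn, \emph{Free Ideal Rings and Localization in General Rings}, Cambridge University Press, 2006.

\end{thebibliography}
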